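
\newtheorem{theorem}{Theorem}[section]
\newtheorem{corollary}[theorem]{Corollary}
\newtheorem{lemma}[theorem]{Lemma}
\newtheorem{proposition}[theorem]{Proposition}
\numberwithin{equation}{section}

\title{Cracktips as blow-up limits of Mumford--Shah minimizers}


\begin{abstract}
We construct planar domains $\Omega$ and bounded data $g$ for which the Mumford--Shah functional $\int|u-g|^2+\int|\nabla u|^2+\mathcal H^1(K)$ has a reduced minimizer that coincides with a cracktip near a point of $\Omega$. In particular cracktips do occur as blow-up limits of minimizers. In a first, short construction the crack enters from the boundary of a slit domain. In a second one the domain is any domain containing a large enough disc, and the unique reduced minimizer has as its crack a closed segment inside the disc, with a cracktip at each end. The proofs combine the theorem of Bonnet and David that the cracktip is a global minimizer with a gluing procedure whose total error is quadratic in the distance to the candidate, so that it is absorbed by the fidelity term.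
\end{abstract}

\section{The question and the answer}

\subsection*{The functional and its blow-ups}

Let $\Omega\subset\mathbb R^2$ be a domain and $g\in L^\infty(\Omega)$. A pair $(u,K)$ is \emph{admissible} if $K\subset\Omega$ is relatively closed and $u\in W^{1,2}_{loc}(\Omega\setminus K)$. The Mumford--Shah functional, with its three constants equal to $1$, is
\begin{equation}\label{eq:J}
J(u,K)=\int_{\Omega\setminus K}|u-g|^2+\int_{\Omega\setminus K}|\nabla u|^2+\mathcal H^1(K).
\end{equation}
It asks for an approximation $u$ of the picture $g$ that is smooth away from a short set $K$ of cracks. A \emph{minimizer} is an admissible pair with $J(u,K)<\infty$ and $J(u,K)\le J(\tilde u,\tilde K)$ for all admissible $(\tilde u,\tilde K)$. Since useless points can be added to $K$ at no cost, one calls an admissible pair \emph{reduced} if there is no admissible pair $(\tilde u,\tilde K)$ with $\tilde K\subsetneq K$ and $\tilde u\in W^{1,2}_{loc}(\Omega\setminus\tilde K)$ extending $u$.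

For $y\in\Omega$ and $t_k\to0^+$ set $K_k=t_k^{-1}(K-y)$ and $u_k(x)=t_k^{-1/2}u(y+t_kx)$. The pair $(u_\infty,K_\infty)$ is a \emph{blow-up limit} of $(u,K)$ at $y$ if for some such sequence $K_k\to K_\infty$ in Hausdorff distance on every compact subset of $\mathbb R^2$ and, after subtraction from $u_k$ of constants (which may depend on $k$ and on the connected component of $\mathbb R^2\setminus K_\infty$), $u_k\to u_\infty$ uniformly on compact subsets of $\mathbb R^2\setminus K_\infty$.

The exponent $-1/2$ makes the Dirichlet integral and the length scale alike. If $V=t^{-1/2}v(y+t\,\cdot)$ and $G=t^{-1/2}g(y+t\,\cdot)$, then dividing the energy by $t$ turns the three terms of \eqref{eq:J} into $t^2\int|V-G|^2$, $\int|\nabla V|^2$ and $\mathcal H^1(t^{-1}(L-y))$. For bounded $v$ and $g$ the first of these is $O(t)$ on bounded sets, so the blow-up limits should be governed by $\int|\nabla V|^2+\mathcal H^1$ alone.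

\subsection*{The cracktip}

Write $x=(x_1,x_2)=(r\cos\theta,r\sin\theta)$ with $-\pi<\theta<\pi$, and let
\begin{equation}\label{eq:u0}
K_0=\{(x_1,0):x_1\le0\},\qquad u_0=\sqrt{\tfrac2\pi}\,r^{1/2}\sin\tfrac\theta2 .
\end{equation}
A \emph{cracktip pair} is a pair which in some orthonormal basis has the form
\begin{equation}\label{eq:tip}
K=K_0,\qquad u=\pm u_0+C\quad\text{with a constant $C$ and a constant sign.}
\end{equation}
(We also use the term for translates of such pairs, when the tip is not at the origin.) This is the simplest configuration in which a crack ends. The function $u_0$ is harmonic off $K_0$, and its normal derivative vanishes on both sides of $K_0$, because $\partial_\theta\sin(\theta/2)=0$ at $\theta=\pm\pi$. Moreover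
\begin{equation}\label{eq:u0facts}
u_0^2=\tfrac2\pi r\cdot\tfrac{1-\cos\theta}2=\frac{r-x_1}\pi,\qquad |\nabla u_0|^2=\frac1{2\pi r},\qquad\int_{B_R\setminus K_0}|\nabla u_0|^2=R=\mathcal H^1(K_0\cap B_R),
\end{equation}
so the constant $\sqrt{2/\pi}$ is the one for which the two energies agree on every disc $B_R$ centered at the tip.

\medskip\noindent\textbf{Question.} \emph{Are there a domain $\Omega$ and a bounded function $g$ on $\Omega$ such that some reduced minimizer of $J$ has a cracktip pair \eqref{eq:tip} as a blow-up limit at a point of $\Omega$?}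
\medskip

Bonnet and David \cite{BD} proved that $(u_0,K_0)$ is a global minimizer of $\int|\nabla u|^2+\mathcal H^1(K)$ in the plane (the precise statement is recalled in Section~\ref{sec:tools}). This suggests the answer yes: take for $g$ a picture which is essentially $u_0$ near a point, and let the fidelity term force the minimizer to follow it. What has to be overcome is that the theorem of Bonnet and David is exact but rigid. It compares $(u_0,K_0)$ only with pairs that coincide with $(u_0,K_0)$ outside a disc, it gives no gain for pairs that differ from it, and a competitor for $J$ need not coincide with our candidate anywhere.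

\subsection*{Results}

We write $B_R(P)$ for open discs and $B_R=B_R(0)$. For $\beta>0$ put
\[
J_\beta(v,L)=\int_{\Omega\setminus L}|\nabla v|^2+\beta\int_{\Omega\setminus L}|v-g|^2+\mathcal H^1(L),
\]
with minimizers defined as for $J=J_1$. Functions are identified when they agree a.e.

\begin{theorem}\label{thm:slit}
Let $\Omega$ be any domain with $\Omega\cap B_6=B_6\setminus\{(x_1,0):-6<x_1\le-1\}$, for example $\mathbb R^2\setminus([-6,-1]\times\{0\})$, and let $K=(-1,0]\times\{0\}$, which is relatively closed in $\Omega$. There are a function $u\in C^\infty(\Omega\setminus K)$, vanishing outside $B_5$, with $u=u_0$ in $B_4\cap(\Omega\setminus K)$, and a constant $\beta_0$, such that for each $\beta\ge\beta_0$ there is $g=g_\beta\in L^\infty(\Omega)$ for which $(u,K)$ is a reduced minimizer of $J_\beta$. If $\beta>\beta_0$, it is the only reduced minimizer.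
\end{theorem}

\begin{corollary}\label{cor:answer}
The answer to the question is \textbf{yes}.
\end{corollary}

\begin{proof}
Take $\Omega$, $K$, $u$, $\beta$, $g$ from Theorem~\ref{thm:slit}, put $\lambda=\sqrt\beta$, and on $\lambda\Omega$ let $U(x)=\lambda^{1/2}u(x/\lambda)$, $G(x)=\lambda^{1/2}g(x/\lambda)$. For $V=\lambda^{1/2}v(\cdot/\lambda)$,
\[
\int|\nabla V|^2=\lambda\int|\nabla v|^2,\qquad\int|V-G|^2=\lambda^3\int|v-g|^2=\lambda\,\beta\int|v-g|^2,\qquad\mathcal H^1(\lambda L)=\lambda\mathcal H^1(L).
\]
Hence $J(V,\lambda L)=\lambda J_\beta(v,L)$, where $J$ is taken on $\lambda\Omega$ with the bounded datum $G$, and $(U,\lambda K)$ is a reduced minimizer of $J$. Let $t_k\to0^+$ be any sequence and $y=0$. Then $t_k^{-1}\lambda K=(-\lambda/t_k,0]\times\{0\}$ coincides with $K_0$ on any given compact set for large $k$. Also $t_k^{-1/2}U(t_kx)=u_0(x)$ for $|x|<4\lambda/t_k$, $x\notin K_0$. So the blow-up limit at $0$ is exactly $(u_0,K_0)$, along every sequence.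
\end{proof}

In Theorem~\ref{thm:slit} the boundary of $\Omega$ holds the crack in place. This is not necessary.

\begin{theorem}\label{thm:segment}
There is $R_0$ such that for every domain $\Omega$ containing a closed disc $D$ of radius $R_0$ there is $g\in L^\infty(\Omega)$, supported in $D$, such that $J$ has exactly one reduced minimizer $(u,K)$. Its $K$ is a closed line segment in the interior of $D$, and near each endpoint $(u,K)$ coincides exactly with a cracktip pair \eqref{eq:tip}.
\end{theorem}

As in the proof of the corollary, the blow-up limit at each end of this segment is a cracktip pair along every sequence $t_k\to0^+$.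

\subsection*{Plan}

We compare the candidate $(u,K)$ with an arbitrary pair $(v,L)$ and put $w=v-u$. The datum $g$ is chosen so that $u$ solves the Euler equation; then the terms linear in $w$ can be integrated by parts, and the aim is to bound everything else below by $-C\int w^2$ with $C$ independent of $\beta$. The term $\beta\int w^2$ does the rest. Section~\ref{sec:warmup} carries this out when there is no crack at all, where it takes a few lines. Near a tip we use the Bonnet--David theorem, and Section~\ref{sec:cut} contains the tools for passing from $v$ to $u$ around the tip with a quadratic loss. Section~\ref{sec:slit} proves Theorem~\ref{thm:slit}. In Section~\ref{sec:segment} the crack is also free away from the tips, and we must show that $L$ is essentially as long as $K$ there; this needs a finer gluing and a second integration by parts, in the vertical direction.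

Apart from textbook analysis and the facts on $SBV$ quoted below, the only ingredient not proved here is the Bonnet--David theorem.

\section{Tools}\label{sec:tools}

\subsection{The Bonnet--David theorem}

\begin{theorem}[Bonnet--David \cite{BD}]\label{thm:BD}
Let $\Sigma\subset\mathbb R^2$ be closed, $z\in W^{1,2}_{loc}(\mathbb R^2\setminus\Sigma)$, and suppose that $(z,\Sigma)=(u_0,K_0)$ outside $B_{R'}$ for some $R'<R$. Then
\[
\int_{B_R\setminus\Sigma}|\nabla z|^2+\mathcal H^1(\Sigma\cap B_R)\ \ge\ \int_{B_R\setminus K_0}|\nabla u_0|^2+\mathcal H^1(K_0\cap B_R).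
\]
By isometry, change of sign and addition of a constant the same holds for every cracktip pair, with discs centered at its tip.
\end{theorem}

The definition of global minimizer in \cite{BD} contains a topological condition on competitors: points outside the disc that are separated by $K_0$ must remain separated. It is void here, as $\mathbb R^2\setminus K_0$ is connected.

\subsection{Jumps}

For a locally integrable function $Y$, let $S_Y$ be the set of points where $Y$ has no approximate limit. Let $J_Y\subset S_Y$ be the set of points where $Y$ has two different one-sided approximate limits $Y^+$ and $Y^-$ on the two sides of a line with unit normal $\nu=(\nu_1,\nu_2)$, where $Y^+$ belongs to the side into which $\nu$ points. We write $[Y]=Y^+-Y^-$. By \cite[Prop.~4.4]{AFP}, if $U$ is a bounded open set, $L\subset U$ is relatively closed with $\mathcal H^1(L)<\infty$, and $Y\in L^\infty(U)\cap W^{1,1}(U\setminus L)$, then $Y\in SBV(U)$ and $\mathcal H^1(S_Y\setminus L)=0$; also $\mathcal H^1(S_Y\setminus J_Y)=0$. Consequently $J_Y\subset L$ up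 to an $\mathcal H^1$-null set, and for every Lipschitz vector field $X$ with compact support in $U$
\begin{equation}\label{eq:parts}
\int_UX\cdot\nabla Y+\int_UY\,\mathrm{div}\,X=-\int_{J_Y}[Y]\,X\cdot\nu\,d\mathcal H^1 .
\end{equation}
Here $\nabla Y$ is the gradient on $U\setminus L$; sets of finite length have measure zero.

\subsection{The datum and the energy difference}

With the set $K$ fixed, the Euler equation of $J_\beta$ is $-\Delta u+\beta(u-g)=0$ off $K$, with vanishing normal derivative on $K$ and on $\partial\Omega$. We therefore start from a bounded function $u$ with bounded support, for which $\rho:=\Delta u$ (computed off $K$) is bounded, $\int|\nabla u|^2<\infty$ and $\mathcal H^1(K)<\infty$, and define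
\begin{equation}\label{eq:g}
g=u-\rho/\beta\in L^\infty .
\end{equation}
Then $J_\beta(u,K)<\infty$. If $J_\beta(v,L)<\infty$ and $w=v-u$, then $w\in L^2(\Omega)$, $\nabla v\in L^2$ and $\mathcal H^1(L)<\infty$. Since $\beta(u-g)=\rho$, we have $\beta|v-g|^2-\beta|u-g|^2=\beta w^2+2\rho w$, hence
\begin{equation}\label{eq:diff}
J_\beta(v,L)-J_\beta(u,K)=\int_\Omega\big(|\nabla v|^2-|\nabla u|^2\big)+\mathcal H^1(L)-\mathcal H^1(K)+\int_\Omega(\beta w^2+2\rho w).
\end{equation}

\subsection{Reducedness and uniqueness}

\begin{lemma}\label{lem:reduced}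
Let $K\subset\Omega$ be a segment of positive finite length, relatively closed in $\Omega$. Let $u\in W^{1,2}_{loc}(\Omega\setminus K)$ be smooth up to each side of $K$ at all points of its relative interior $K^\circ$, and suppose that at each of these points the boundary values from the two sides are different. Then $(u,K)$ is reduced. If $(v,L)$ is a reduced admissible pair with $\mathcal H^1(L)<\infty$ and $v=u$ a.e., then $L=K$.
\end{lemma}

\begin{proof}
Because of its jump, $u$ does not agree a.e.\ with a function of $W^{1,2}(V)$ for any neighborhood $V$ of a point of $K^\circ$. If $\tilde K\subsetneq K$ is relatively closed, the open set $\Omega\setminus\tilde K$ contains a point of $K$, hence also a point of $K^\circ$ together with a neighborhood, and there no function of $W^{1,2}_{loc}(\Omega\setminus\tilde K)$ extends $u$. So $(u,K)$ is reduced. Now let $v=u$ a.e. A point of $K^\circ\setminus L$ would have a neighborhood in which $v$ is $W^{1,2}$, which is impossible. So $K^\circ\subset L$, and $K\subset L$ because $L$ is relatively closed.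 If $K\ne L$, then $(u,K)$ is an admissible pair with $K\subsetneq L$ and $u$ extends $v$, so $(v,L)$ is not reduced.
\end{proof}

\section{The smallest case: no crack}\label{sec:warmup}

The following truncation device is used throughout. For $h>0$ let the \emph{window} $\Psi=\Psi_h$ be the odd function with
\[
\Psi(t)=t\ \ (0\le t\le h),\qquad\Psi(t)=2h-t\ \ (h\le t\le2h),\qquad\Psi(t)=0\ \ (t\ge2h).
\]
Then $|\Psi'|\le1$ and
\begin{equation}\label{eq:window}
|\Psi(t)|\le\min(|t|,h),\qquad|t-\Psi(t)|\le|t|\,1_{\{|t|>h\}}\le\frac{t^2}h,\qquad|1-\Psi'(t)|\le2\cdot1_{\{|t|\ge h\}}\le\frac{2t^2}{h^2}.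
\end{equation}

\begin{proposition}\label{prop:warmup}
Let $\Omega=\mathbb R^2$, $u\in C^\infty_c(\mathbb R^2)$, $\rho=\Delta u$, $N=\sup|\rho|$, $M=\max(1,\sup|\nabla u|)$, $h=1/(8M)$, and $g=u-\rho/\beta$. For all $(v,L)$ with $J_\beta(v,L)<\infty$ and $w=v-u$,
\[
J_\beta(v,L)-J_\beta(u,\emptyset)\ \ge\ \tfrac12\mathcal H^1(L)+\Big(\beta-\frac{4M^2}{h^2}-\frac{2N}h\Big)\int w^2 .
\]
In particular $(u,\emptyset)$ is a minimizer of $J_\beta$ when $\beta\ge4M^2/h^2+2N/h$.
\end{proposition}

\begin{proof}
By \eqref{eq:diff} the difference is $\int|\nabla w|^2+2\int\nabla u\cdot\nabla w+\mathcal H^1(L)+\int(\beta w^2+2\rho w)$. One would like to integrate the term $2\nabla u\cdot\nabla w$ by parts against $2\rho w$, but this produces the uncontrolled jump of $w$ across $L$. So we integrate by parts only the small values of $w$ and pay for the large ones. By \eqref{eq:window},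
\[
2\nabla u\cdot\nabla w=2\nabla u\cdot\nabla\Psi(w)+2(1-\Psi'(w))\nabla u\cdot\nabla w\ \ge\ 2\nabla u\cdot\nabla\Psi(w)-|\nabla w|^2-4M^21_{\{|w|\ge h\}},
\]
and $1_{\{|w|\ge h\}}\le w^2/h^2$. Apply \eqref{eq:parts} with $Y=\Psi(w)$ and $X=\nabla u$ in a disc containing the support of $u$. As $|[Y]|\le2h$,
\[
2\int\nabla u\cdot\nabla\Psi(w)\ \ge\ -2\int\rho\Psi(w)-4hM\,\mathcal H^1(L),
\]
with $4hM=\frac12$. Finally $2\int\rho(w-\Psi(w))\ge-\frac{2N}h\int w^2$. Add up.
\end{proof}

The scheme is: choose $g$ so that linear terms cancel, control small jumps by a small part of the length of $L$, and control large values of $w$ by $\int w^2$. Here ordinary truncation at height $h$ would serve as well. That $\Psi$ returns to zero is used only in Section~\ref{sec:segment}, where $v$ may lie on the wrong side of a crack and $w$ is then far from zero.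

\section{Cutting around the tips}\label{sec:cut}

\subsection{Standing situation}\label{sec:standing}

Let $B$ be an open disc, $\Gamma$ a segment on the $x_1$-axis, relatively closed in $B$, and $P\subset\Gamma$ a set of tips. The two cases are
\begin{align*}
\text{Theorem \ref{thm:slit}:}&\quad B=B_6,\quad\Gamma=(-6,0]\times\{0\},\quad P=\{(0,0)\};\\
\text{Theorem \ref{thm:segment}:}&\quad B=B_{17}(-10,0),\quad\Gamma=[-20,0]\times\{0\},\quad P=\{(0,0),(-20,0)\}.
\end{align*}
From here on $r=r(x)$ is the distance from $x$ to $P$. So $\{r<4\}$ consists of one disc or of two disjoint discs. The function $u\in C^\infty(B\setminus\Gamma)$ will have the following properties.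
\begin{itemize}
\item[(U1)] $u$ is bounded and vanishes near $\partial B$; its first and second derivatives are bounded on $\{r\ge\frac12\}\setminus\Gamma$.
\item[(U2)] $u$ is smooth up to each side of $\Gamma\setminus P$, and $\partial_2u=0$ there from both sides.
\item[(U3)] At distance less than $4$ from each tip, $u$ coincides with a cracktip with that tip and with crack along $\Gamma$.
\end{itemize}
We extend $u$ by $0$ outside $B$. By (U1) and (U3), $\rho=\Delta u$ is bounded and supported in $\{r\ge4\}$, and $\int|\nabla u|^2<\infty$. Put (all suprema being taken off $\Gamma$)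
\[
M=\max\Big(1,\sup_{r\ge1/2}|\nabla u|\Big),\qquad N=\sup|\rho|,\qquad\Lambda=\sup_{r\ge1/2}|\partial_2^2u|.
\]
Then
\begin{equation}\label{eq:flat}
|\partial_2u(x)|\le\Lambda|x_2|\qquad\text{if }r(x)\ge1,\ 0<|x_2|\le\tfrac14,\ (x_1,0)\in\Gamma .
\end{equation}
Indeed $x_1$ then differs from the abscissa of each tip by at least $\sqrt{15}/4>\frac12$, so the vertical segment from $(x_1,0)$ to $x$ lies in $\{r\ge\frac12\}$, and $\partial_2u=0$ at its foot by (U2). The window $\Psi=\Psi_h$ has a height $h>0$ to be fixed in each of the two proofs.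

\subsection{A family of cutoffs}

To use Theorem~\ref{thm:BD} we must change a competitor $v$ into $u$ at some distance from the tip; we shall use $z=u+\zeta w$ with a cutoff $\zeta$ that equals $1$ for $r\le s$ and $0$ for $r\ge s'$. The theorem then accounts for all of $L\cap\{r\le s'\}$, and only the length of $L\cap\{r>s'\}$ is left to us. On the other hand, the integration by parts of Section~\ref{sec:warmup} will be applied to $(1-\zeta)\Psi(w)$, whose jumps lie on $L\cap\{r>s\}$. For a single cutoff the jumps in the annulus $\{s<r<s'\}$ cannot be paid for. We therefore average over cutoffs, in such a way that the average of $1-\zeta$, which weighs the jumps, is at most a constant times the proportion of cutoffs with $s'<r$, which weighs the length left to us. To this end we take the width $s'-s$ proportional to $s-1$. The cutoffs with $s-1\approx\delta$ then have slopes of order $\delta^{-1}$, and we give them a measure of order $\delta^2$ in order to compensate the squares of these slopes.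

For $t\in(0,1)$ let $s=1+t$, $s'=1+2t$, let $d\mu=2t\,dt$, which is a probability measure, and let
\[
\varphi_s=\tfrac\pi2\min\Big\{1,\frac{(r-s)_+}t\Big\},\qquad\zeta_s=\cos\varphi_s,\qquad\eta_s=\sin\varphi_s,\qquad T_s=\{s<r<s'\}.
\]
Put
\[
p=\mu\{s'<r\}=\min\Big\{1,\frac{(r-1)_+}2\Big\}^2,\qquad q=\mu\{s<r\}=\min\{1,(r-1)_+\}^2,\qquad m=\int(1-\zeta_s)\,d\mu .
\]

\begin{lemma}\label{lem:average}
\begin{itemize}
\item[(i)] $p\le m\le q\le4p$, and $m=1$ for $r\ge3$.
\item[(ii)] $\int|\nabla\varphi_s|^2d\mu\le\frac{\pi^2}2\ln2$, so that $3\int|\nabla\varphi_s|^2d\mu\le11$.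
\item[(iii)] $p$ and $m$ are Lipschitz, and $\nabla m=-\int\nabla\zeta_s\,d\mu$ a.e.
\item[(iv)] Let $O\subset\{r>1\}$ be open, let $w\in W^{1,2}_{loc}(O)$ with $\nabla w\in L^2(O)$, and let $|\nabla u|\le M$ on $O$, with $\nabla u$ of bounded support. Then
\[
\int d\mu\int_{O\cap\{r>s\}}\nabla u\cdot\nabla\big((1-\zeta_s)\Psi(w)\big)dx=\int_O\nabla u\cdot\nabla(m\Psi(w))\,dx .
\]
\end{itemize}
\end{lemma}

\begin{proof}
(i) We have $1-\zeta_s=0$ for $r\le s$, $1-\zeta_s=1$ for $r\ge s'$, and $s'<3$. This gives everything but $q\le4p$. If $1\le r\le2$, then $q=4p$, and both vanish for $r\le1$; if $r\ge2$, then $p\ge\frac14$ and $q=1$.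

(ii) The gradient of $\varphi_s$ has modulus $\frac\pi{2t}$ if $\frac{r-1}2<t<r-1$ and vanishes for other $t$ (up to the endpoints). So the integral is at most $\int_{(r-1)/2}^{r-1}\frac{\pi^2}{4t^2}2t\,dt=\frac{\pi^2}2\ln2<3.5$.

(iii) For $p$ this is clear. Regard $\zeta_s$ and $m$ as functions of $r$. For fixed $t$, $\zeta_s$ is Lipschitz and $|\partial_r\zeta_s|\le\frac\pi{2t}1_{\{s<r<s'\}}$. So $\int|\partial_r\zeta_s|\,d\mu\le\int_{(r-1)/2}^{r-1}\pi\,dt\le\pi$ for $1<r\le3$, while $\partial_r\zeta_s=0$ for $r\le1$ and $r\ge3$. By Fubini, $m(r_2)-m(r_1)=-\int_{r_1}^{r_2}\int\partial_r\zeta_s\,d\mu\,dr$. Hence $m$ is Lipschitz in $r$ with $m'=-\int\partial_r\zeta_s\,d\mu$ for a.e.\ $r$. Since $r$ is Lipschitz in $x$ with $|\nabla r|=1$ a.e., a null set of values of $r$ corresponds to a null set of points $x$, and the claim follows from the chain rule.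

(iv) The inner integrand vanishes for $r\le s$ and is bounded by $M(|\nabla w|+h|\nabla\varphi_s|)$ times the indicator function of the support of $\nabla u$; by (ii) this is integrable in $(x,s)$. So Fubini applies, and $\int\nabla((1-\zeta_s)\Psi(w))d\mu=\nabla(m\Psi(w))$ a.e.\ by (iii).
\end{proof}

\subsection{The cost of cutting}

Why cosine and sine? Because $\zeta_s^2+\eta_s^2=1$, cutting splits the Dirichlet integral of $w$ exactly, up to the zero-order term $w^2|\nabla\varphi_s|^2$. The part $W=\eta_sw$ that is cut off keeps its energy, and this energy pays for the terms linear in $\nabla w$.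

\begin{lemma}\label{lem:split}
Let $O\subset\{r>s\}$ be open, $u\in C^1(O)$, $w\in W^{1,2}_{loc}(O)$, and put $v=u+w$, $z=u+\zeta_sw$, $W=\eta_sw$. Then a.e.\ in $O$
\begin{equation}\label{eq:split}
|\nabla v|^2-|\nabla z|^2=2\nabla u\cdot\nabla\big((1-\zeta_s)w\big)+|\nabla W|^2-|\nabla\varphi_s|^2w^2 .
\end{equation}
If moreover $|\nabla u|\le M$ in $O$, then
\begin{equation}\label{eq:lemma}
|\nabla v|^2-|\nabla z|^2\ \ge\ 2\nabla u\cdot\nabla\big((1-\zeta_s)\Psi(w)\big)+\tfrac12|\nabla W|^2-w^2\Big(3|\nabla\varphi_s|^2+\frac{13M^2}{h^2}\Big).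
\end{equation}
\end{lemma}

\begin{proof}
We drop the index $s$. Since $\zeta^2+\eta^2=1$, $\zeta\nabla\zeta+\eta\nabla\eta=0$ and $|\nabla\zeta|^2+|\nabla\eta|^2=|\nabla\varphi|^2$, expanding gives $|\nabla(\zeta w)|^2+|\nabla(\eta w)|^2=|\nabla w|^2+|\nabla\varphi|^2w^2$. Inserting this in $|\nabla v|^2-|\nabla z|^2=2\nabla u\cdot\nabla((1-\zeta)w)+|\nabla w|^2-|\nabla(\zeta w)|^2$ yields \eqref{eq:split}.

For \eqref{eq:lemma} we replace $w$ by $\Psi(w)$ in the first term on the right. The error is
\[
2\nabla u\cdot\nabla\big[(1-\zeta)(w-\Psi(w))\big]=-2(w-\Psi(w))\nabla u\cdot\nabla\zeta+2(1-\zeta)(1-\Psi'(w))\nabla u\cdot\nabla w .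
\]
By \eqref{eq:window} the first term is at least $-2M|\nabla\varphi|w^2/h\ge-w^2(|\nabla\varphi|^2+M^2/h^2)$. For the second, write $1-\zeta=\tau\eta$ with $\tau=\tan(\varphi/2)\in[0,1]$, and $\eta\nabla w=\nabla W-w\nabla\eta$. It is at least
\[
-4M\,1_{\{|w|\ge h\}}\big(|\nabla W|+|w||\nabla\varphi|\big)\ \ge\ -\tfrac12|\nabla W|^2-8M^2\frac{w^2}{h^2}-w^2|\nabla\varphi|^2-4M^2\frac{w^2}{h^2},
\]
where we used $4M|\nabla W|\le\frac12|\nabla W|^2+8M^2$, $4M|w||\nabla\varphi|\le w^2|\nabla\varphi|^2+4M^2$ and $1_{\{|w|\ge h\}}\le w^2/h^2$. Adding the errors to \eqref{eq:split} gives \eqref{eq:lemma}.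
\end{proof}

\subsection{Integration by parts next to $\Gamma$}

\begin{lemma}\label{lem:green}
In the situation of Section~\ref{sec:standing} let $U=B\setminus\Gamma$, let $L\subset U$ be relatively closed with $\mathcal H^1(L)<\infty$, and let $w\in W^{1,2}_{loc}(U\setminus L)$ with $\nabla w\in L^2((U\setminus L)\cap\{r>1\})$. Then $Y=m\Psi(w)$ belongs to $SBV(U)$, $J_Y\subset L\cap\{r>1\}$ up to an $\mathcal H^1$-null set, $|[Y]|\le2hm$ on $J_Y$, and
\begin{equation}\label{eq:green}
\int_U\nabla u\cdot\nabla Y+\int_U\rho\,\Psi(w)=-\int_{J_Y}[Y]\,\partial_\nu u\,d\mathcal H^1 .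
\end{equation}
\end{lemma}

\begin{proof}
As $m$ is Lipschitz and vanishes for $r\le1$, $Y$ is bounded, lies in $W^{1,2}_{loc}(U\setminus L)$, and its gradient, which vanishes for $r<1$, is in $L^2(U\setminus L)$. So $Y\in W^{1,1}(U\setminus L)$, and \eqref{eq:parts} applies. Since $|Y|\le hm$ and $m$ is continuous, $|Y^\pm|\le hm$, and there are no jump points where $m=0$, that is, where $r\le1$.

The field $\nabla u$ is not compactly supported in $U$, but by (U2) it is tangent to $\Gamma$. Let $\kappa_\varepsilon(x)=\min\{1,(|x_2|/\varepsilon-1)_+\}$ if $(x_1,0)\in\Gamma$ and $\kappa_\varepsilon(x)=1$ otherwise, with $0<\varepsilon<\frac18$. Let $\vartheta$ be a smooth function of $r$ that vanishes for $r\le\frac12$ and equals $1$ for $r\ge1$. Put $X_\varepsilon=\kappa_\varepsilon\vartheta\nabla u$. In $B$ the function $\kappa_\varepsilon$ is discontinuous only on vertical lines through tips, at points with $|x_2|<2\varepsilon<\frac14$; there $r<\frac14$, and $\vartheta=0$ nearby. Near $\Gamma$ either $\kappa_\varepsilon$ or $\vartheta$ vanishes,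 and $u=0$ near $\partial B$. Hence $X_\varepsilon$ is Lipschitz with compact support in $U$. On $\{r>1\}$,
\[
\mathrm{div}\,X_\varepsilon=\kappa_\varepsilon\rho+\partial_2\kappa_\varepsilon\,\partial_2u .
\]
The last term lives in the part of $\{\varepsilon\le|x_2|\le2\varepsilon\}\cap B$ where $(x_1,0)\in\Gamma$. This set has measure $O(\varepsilon)$, and by \eqref{eq:flat} the term is bounded there by $\varepsilon^{-1}\cdot2\Lambda\varepsilon=2\Lambda$. So its contribution to \eqref{eq:parts} tends to $0$. We have $\kappa_\varepsilon\to1$ pointwise on $U\cap\{r>1\}$, and the integrals of $X_\varepsilon\cdot\nabla Y$, $\kappa_\varepsilon\rho Y$ and $[Y]X_\varepsilon\cdot\nu$ are dominated by those of $M|\nabla Y|\in L^1(U)$, the constant $Nh$ on $U$, and $2hM$ on $L$. Let $\varepsilon\to0$ in \eqref{eq:parts}. Since $m=1$ on the support of $\rho$, $\rho Y=\rho\Psi(w)$, and \eqref{eq:green} follows.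
\end{proof}

\section{Proof of Theorem \ref{thm:slit}}\label{sec:slit}

The slit of $\Omega$ serves to remove from the problem all of the crack outside $B_1$. The free part $K=(-1,0]\times\{0\}$ of the crack lies where all the cutoffs $\zeta_s$ equal $1$, and there Theorem~\ref{thm:BD} applies to the competitor itself. In $\{r>1\}$ the candidate has no crack inside $\Omega$, as in Section~\ref{sec:warmup}.

\medskip\noindent\textbf{Data.} Let $f\in C^\infty(0,\infty)$ with $f=\sqrt r$ on $(0,4]$ and $f=0$ on $[5,\infty)$, and let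
\[
u=\sqrt{\tfrac2\pi}\,f(r)\sin\tfrac\theta2\quad(|\theta|<\pi),
\]
extended by $0$ outside $B_5$. With $B=B_6$, $\Gamma=(-6,0]\times\{0\}$, $P=\{0\}$ we have (U1), (U3), and (U2) because $\partial_\theta\sin(\theta/2)=0$ at $\pm\pi$. Note that $U=B\setminus\Gamma=(\Omega\cap B_6)\setminus K$, so $u\in C^\infty(\Omega\setminus K)$. Fix $h=1/(32M)$, let $g=u-\rho/\beta$, and let $(v,L)$ be admissible with $J_\beta(v,L)<\infty$, $w=v-u$.

\medskip\noindent\textbf{Step 1: use of Theorem \ref{thm:BD}.} Fix $s$. Let
\[
L_s=(L\cap\overline B_{s'})\cup\{(x_1,0):x_1\le-1\},\qquad z_s=\begin{cases}v&(r\le s),\\ u+\zeta_sw&(s<r<s'),\\ u_0&(r\ge s').\end{cases}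
\]
We check that this is a competitor for $(u_0,K_0)$.

The set $L_s$ is closed: a limit point of $L\cap\overline B_{s'}$ lies in $\overline B_{s'}\subset B_6$, hence either in $\Omega$, and then in $L$, or on the slit, which is part of $L_s$.

The function $z_s$ is $W^{1,2}_{loc}$ off $L_s$. Let $x\notin L_s$. If $r(x)>s'$, then $z_s=u_0$ near $x$. If $r(x)\le s'$, then $x\in\Omega\setminus L$, and near $x$ we have $z_s=\zeta_sv+(1-\zeta_s)u$: for $r\le s$ this is $v$, and for $s'\le r<4$ it is $u=u_0$. Here $\zeta_s$ is Lipschitz, and $(1-\zeta_s)u$ is locally Lipschitz in $\Omega$ near $x$, also on $K$, because it vanishes for $r\le s$ and $K\subset\{r<1\}$.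

Finally $(z_s,L_s)=(u_0,K_0)$ outside $\overline B_{s'}\subset B_3$. Theorem~\ref{thm:BD} in $B_4$, together with $\mathcal H^1(L_s\cap B_4)\le\mathcal H^1(L\cap\overline B_{s'})+3$ and $\mathcal H^1(K_0\cap B_4)=4$, gives
\begin{equation}\label{eq:BDslit}
\int_{B_4}\big(|\nabla z_s|^2-|\nabla u|^2\big)\ \ge\ 1-\mathcal H^1(L\cap\overline B_{s'}).
\end{equation}

\medskip\noindent\textbf{Step 2: averaging.} From now on let $z_s=u$ in $\Omega\cap\{r\ge4\}$; then $z_s=u$ in $\Omega\cap\{r\ge s'\}$. We have $\nabla z_s\in L^2(\Omega)$, since $w\in L^2$ and $\nabla\zeta_s$ is bounded for fixed $s$. As $\mathcal H^1(K)=1$, \eqref{eq:diff} and \eqref{eq:BDslit} give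
\[
J_\beta(v,L)-J_\beta(u,K)\ \ge\ \mathcal H^1(L\cap\{r>s'\})+\int_{\{r>s\}}\big(|\nabla v|^2-|\nabla z_s|^2\big)+\int_\Omega(\beta w^2+2\rho w).
\]
On $\{r>s\}$ we have $z_s=u+\zeta_sw$, and \eqref{eq:lemma} applies off $L$; we drop $\frac12|\nabla W|^2$. The left side does not depend on $s$. Integrating in $d\mu(s)$ and using Lemma~\ref{lem:average}(ii) and (iv), we get
\begin{equation}\label{eq:slitavg}
J_\beta(v,L)-J_\beta(u,K)\ge\int_Lp\,d\mathcal H^1+2\int_{\{r>1\}}\nabla u\cdot\nabla(m\Psi(w))+\int(\beta w^2+2\rho w)-\Big(11+\frac{13M^2}{h^2}\Big)\int w^2 .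
\end{equation}

\medskip\noindent\textbf{Step 3: integration by parts.} Apply Lemma~\ref{lem:green} to $L\cap U$ and $w$, recalling that $U\subset\Omega\setminus K$ and that $\nabla u=0$ outside $B$. Since $|[Y]|\le2hm$, $|\partial_\nu u|\le M$ for $r>1$, $m\le4p$ and $16hM=\frac12$,
\[
2\int\nabla u\cdot\nabla(m\Psi(w))\ \ge\ -2\int\rho\Psi(w)-4hM\int_Lm\,d\mathcal H^1\ \ge\ -2\int\rho\Psi(w)-\tfrac12\int_Lp\,d\mathcal H^1 .
\]
By \eqref{eq:window}, $2\rho(w-\Psi(w))\ge-2Nw^2/h$. Inserting both in \eqref{eq:slitavg} we obtain, with $\beta_0=11+13M^2/h^2+2N/h$,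
\begin{equation}\label{eq:slitfinal}
J_\beta(v,L)-J_\beta(u,K)\ \ge\ \tfrac12\int_Lp\,d\mathcal H^1+(\beta-\beta_0)\int_\Omega|v-u|^2 .
\end{equation}
So $(u,K)$ is a minimizer for $\beta\ge\beta_0$. The jump of $u$ at $(x_1,0)$, $-1<x_1<0$, is $2\sqrt{2|x_1|/\pi}\ne0$, so by Lemma~\ref{lem:reduced} the pair is reduced. If $\beta>\beta_0$ and $(v,L)$ is another reduced minimizer, then $v=u$ a.e.\ by \eqref{eq:slitfinal}, and $L=K$ by Lemma~\ref{lem:reduced}. \qed

\section{Proof of Theorem \ref{thm:segment}}\label{sec:segment}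

Now $K$ has a part in $\{r>1\}$ which nothing holds in place, and two new difficulties arise.

First, $L$ need not be near $K$ or even separate the two sides of $K$. If we interpolated between $v$ and $u$ as before, the new function would jump across the part of $K$ in the annulus $T_s$, in addition to its jumps on $L$, and this extra length could not be paid for. Near $K$ the candidate takes values on two branches $\pm b$, each continuous across $K$. Our remedy is to interpolate there between $v$ and the branch that $v$ itself selects. This branch differs from that of $u$ only where $|w|$ is bounded below, so the cracks that must be added are short: after averaging, their length is bounded by $C\int w^2$ and a small part of the Dirichlet integral of $w$.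

Second, we must prove that $L$ is long enough away from the tips to compensate $\mathcal H^1(K)$. For this we integrate by parts, in the vertical direction, a function $A(x,v)$ that jumps by $1$ when $v$ passes from one branch to the other.

\subsection{The data}

Let $P_0=(0,0)$, $P_1=(-20,0)$, $P=\{P_0,P_1\}$, $K=\Gamma=[-20,0]\times\{0\}$, $B=B_{17}(-10,0)$, $U=B\setminus K$, and $u_1(x_1,x_2)=u_0(-20-x_1,x_2)$. Let
\[
u=\alpha(|x-P_0|)\,u_0+\alpha(|x-P_1|)\,u_1+\mathrm{sgn}(x_2)\,\gamma(x_1)\,\delta(x_2),
\]
where $\alpha,\gamma,\delta$ are smooth with values in $[0,1]$; $\alpha=1$ on $[0,5]$ and $\alpha=0$ on $[6,\infty)$; $\gamma=1$ on $[-15.5,-4.5]$ with support in $(-16,-4)$; and $\delta$ is even, equal to $1$ on $[-\frac12,\frac12]$ and supported in $[-1,1]$.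

Then $u\in C^\infty(\mathbb R^2\setminus K)$ is odd in $x_2$, supported in $\overline B_{16}(-10,0)$, and equal to $u_i$ in $B_4(P_i)$, and (U1)--(U3) hold; in (U2) note that $\delta$ is constant near $0$. Each of the three terms of $u$ has the sign of $x_2$ wherever it is not zero. Let
\[
S=\{-19.5<x_1<-0.5,\ |x_2|<\tfrac14\},\qquad b=|u|\ \text{on }S\setminus K,\ \text{extended continuously to }S .
\]
Thus $u=b\,\mathrm{sgn}(x_2)$ on $S\setminus K$: the values $\pm b$ are the two branches of the candidate. We need the following facts.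
\begin{itemize}
\item[(a)] $b$ is Lipschitz on $S$. It is even in $x_2$ and smooth up to $K$ from each side with bounded gradient, since $S$ has distance at least $\frac12$ from the tips; and $S$ is convex.
\item[(b)] $b\ge\frac12$ on $S$. Since the three terms of $u$ do not have opposite signs, $|u|$ is at least the modulus of each of them. If $-15.5\le x_1\le-4.5$, the third term has modulus $1$. If $-4.5<x_1<-0.5$, then $|x|<5$, so by \eqref{eq:u0facts} $|u|^2\ge u_0^2=(|x|-x_1)/\pi\ge2|x_1|/\pi\ge1/\pi>\frac14$. If $-19.5<x_1<-15.5$, then $|x-P_1|<5$, and the same computation applies to $u_1$.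
\item[(c)] Points with $|x_2|<\frac14$, $-20\le x_1\le0$, $r\ge1$ lie in $S$, since their abscissa differs from those of the tips by at least $\sqrt{15}/4>\frac12$.
\end{itemize}

Fix
\begin{equation}\label{eq:constants}
C_0=3(192M^2+2),\qquad C_1=\max(48\Lambda^2,64),\qquad 0<h\le\frac1{32M}\ \text{ with }\ C_0h^2\le\tfrac1{16}.
\end{equation}
In particular $h\le\frac1{32}$. Let $\Omega$ be any domain with $\Omega\supset\overline B_{17}(-10,0)$, let $\beta\ge1$ and $g=u-\rho/\beta$. From now on $C$ denotes constants, possibly different at each occurrence, that depend only on $u,h,C_0,C_1$, and not on $\beta,\Omega,v,L$.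

\medskip\noindent\textbf{Choice of $v$.} Let $L\subset\Omega$ be relatively closed with $\mathcal H^1(L)<\infty$. It suffices to treat the best function for this $L$. A function $v$ with $J_\beta(v,L)<\infty$ lies in $W^{1,2}(\Omega\setminus L)$, as $g\in L^2$, and on this space the strictly convex, coercive functional $\int|\nabla v|^2+\beta\int|v-g|^2$ has a unique minimizer. From now on $v$ is this minimizer, and we shall show
\begin{equation}\label{eq:goal}
J_\beta(v,L)-J_\beta(u,K)\ \ge\ (\beta-C)\int_\Omega w^2,\qquad w=v-u .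
\end{equation}
The gain is that $v$ is bounded and regular. Truncating $v$ at height $\pm\|g\|_\infty$ does not increase the functional, so $|v|\le\|g\|_\infty\le\sup|u|+\sup|\rho|\le C$. Moreover $-\Delta v=\beta(g-v)$ is bounded in $\Omega\setminus L$, so $v\in W^{2,\sigma}_{loc}$ for all $\sigma<\infty$ and $v\in C^1(\Omega\setminus L)$.

\subsection{Competitors for the two cracktips}

Fix $s$, and let $c\in(-\frac18,\frac18)$, $y\in(\frac18,\frac14)$ and $N_y=\{-20<x_1<0,\ |x_2|<y\}$. By (c), $\overline N_y\cap\overline T_s\subset S$. In $T_s\cap N_y$ we interpolate between $v$ and a branch $b_*=\pm b$ whose sign is that of $v-c$, rather than between $v$ and $u$. In $T_s\setminus L$ put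
\[
b_*=\begin{cases}b&\text{in }N_y\cap\{v>c\},\\-b&\text{in }N_y\cap\{v\le c\},\\u&\text{outside }N_y,\end{cases}
\qquad
z=\begin{cases}v&(r\le s),\\b_*+\zeta_s(v-b_*)&\text{in }T_s,\\u&(r\ge s').\end{cases}
\]
Call a point $x\in T_s\cap N_y\setminus(L\cup K)$ \emph{flipped} if $b_*(x)=-u(x)$. At a flipped point either $u=b$ and $v\le c$, or $u=-b$ and $v>c$; in both cases
\begin{equation}\label{eq:flip}
|w|\ \ge\ b-|c|\ \ge\ \tfrac12-\tfrac18=\tfrac38 .
\end{equation}
So mismatches between $b_*$ and $u$ occur only on a set whose measure is at most $\frac{64}9\int w^2$. New discontinuities can arise where $b_*$ changes its branch, where $N_y$ ends, and where $z$ is joined to $u$ at $r=s'$. Accordingly define, off $L$,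
\begin{align*}
\mathcal V&=\{v=c\}\cap\overline N_y\cap\overline T_s,\\
\mathcal W_1&=\{|x_2|=y,\ -20<x_1<0,\ s\le r\le s',\ |w|\ge\tfrac38\},\\
\mathcal W_2&=\big(\{r=s'\}\cap\overline N_y\cap\{|w|\ge\tfrac38\}\big)\setminus K,
\end{align*}
and in $B_4(P_i)$, $i=0,1$, let
\[
\Sigma=(L\cap\{r\le s'\})\cup(K\cap\{r\ge s'\})\cup\mathcal V\cup\mathcal W_1\cup\mathcal W_2 .
\]

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=1.35]
\fill[gray!30] (-3,0)--(-5,0) arc (180:173.68:5) -- (-3.7,0.45) -- (-2.977,0.37) arc (172.92:180:3);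
\draw[dotted,thick] (-3,0)--(0,0);
\draw[dotted,thick] (-5,0)--(-3,0);
\draw[very thick] (-6.3,0)--(-5,0);
\draw[thin] (157:3) arc (157:203:3);
\draw[thin] (163:5) arc (163:197:5);
\draw[dashed] (-6.3,0.95)--(-0.6,0.95);
\draw[dashed] (-6.3,-0.95)--(-0.6,-0.95);
\draw[very thick] (0,0)--(-1.5,0.25)--(-2.977,0.37)--(-3.7,0.45);
\draw[very thick,densely dashed] (-3.7,0.45)--(-4.9697,0.55);
\draw[very thick] (-5,0) arc (180:173.68:5);
\fill (0,0) circle (1.5pt) node[right] {$P_0$};
\node at (-1.4,0.5) {$L$};
\node at (-4.2,0.7) {$\mathcal V$};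
\node at (-5.35,0.3) {$\mathcal W_2$};
\node at (-5.9,-0.22) {$K$};
\node at (-2.4,1.3) {$r=s$};
\node at (-4.35,1.6) {$r=s'$};
\node at (-1.1,1.15) {$x_2=y$};
\node at (-1.05,-1.17) {$x_2=-y$};
\end{tikzpicture}
\caption{The competitor near the tip $P_0$ (not to scale). The part of $K$ that does not belong to the competitor's crack is dotted. Here $L$ lies above $K$ and ends inside the annulus $s<r<s'$. In the shaded, flipped region above $K$ the function $v$ is below the level $c$, while $u$ is on the upper branch. The crack of the competitor follows $L$, then the level line $\mathcal V=\{v=c\}$, then the arc $\mathcal W_2$ of $\{r=s'\}$ down to $K$. If the flipped region reached the lines $|x_2|=y$, parts of these would be added as $\mathcal W_1$.}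
\label{fig:competitor}
\end{figure}

\noindent\emph{$\Sigma$ is closed in $B_4(P_i)$.} Limit points of $\mathcal V$, $\mathcal W_1$ and $\mathcal W_2$ satisfy $r\le s'$, so those that lie in $L$ belong to $\Sigma$. Off $L$ the function $v$ is continuous, so limit points of $\mathcal V$ off $L$ are in $\mathcal V$. Off $L\cup K$ the function $w$ is continuous, which takes care of $\mathcal W_1$, whose closure stays away from $K$ and from the lines $x_1\in\{-20,0\}$, and of $\mathcal W_2$, since limit points of $\mathcal W_2$ on $K$ have $r=s'$ and lie in $K\cap\{r\ge s'\}$.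

\smallskip\noindent\emph{$z\in W^{1,2}_{loc}$ off $\Sigma$.} Let $x\in B_4(P_i)\setminus\Sigma$. If $r(x)>s'$, then $x\notin K$ and $z=u$ near $x$. Otherwise $x\notin L$, so $v$ is $C^1$ near $x$.
\begin{itemize}
\item If $r(x)<s$, then $z=v$ near $x$.
\item If $x\in T_s\cap N_y$, then $v(x)\ne c$, so near $x$ the function $b_*$ is $b$ throughout or $-b$ throughout, and both are Lipschitz, also across $K$.
\item If $x\in T_s$ with $|x_2|=y$ and $-20<x_1<0$, then $x\notin K$ and $|w|<\frac38$ near $x$. By \eqref{eq:flip} the points near $x$ are not flipped, so $b_*=u$ near $x$.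
\item At the other points of $T_s$ we have $x\notin\overline N_y$, since points of $\overline N_y$ with $x_1\in\{-20,0\}$ have $r<1$. As $K\cap T_s\subset N_y$, $u$ is smooth near $x$, and $b_*=u$ there.
\item If $r(x)=s$, the three preceding arguments apply, because $\mathcal V$ and $\mathcal W_1$ include the points with $r=s$. They show that, near $x$ and for $r>s$, $b_*$ is the restriction of a function $\tilde b\in\{b,-b,u\}$ that is Lipschitz in a full neighborhood of $x$. So $z=v+(1-\zeta_s)(\tilde b-v)$ near $x$.
\item If $r(x)=s'$, then $x\notin K$. Either $x\notin\overline N_y$, or $|w|<\frac38$ near $x$ since $x\notin\mathcal W_2$; in both cases $b_*=u$ at the points of $T_s$ near $x$, and $z=u+\zeta_sw$ near $x$.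
\end{itemize}

Extended by the cracktip at $P_i$, the pair $(z,\Sigma)$ equals that cracktip outside $\overline B_{s'}(P_i)\subset B_3(P_i)$. Theorem~\ref{thm:BD} in $B_4(P_i)$, where $\mathcal H^1(K\cap B_4(P_i))=4$ and $\mathcal H^1(K\cap\{r\ge s'\}\cap B_4(P_i))=4-s'$, gives
\[
\int_{B_4(P_i)}\big(|\nabla z|^2-|\nabla u|^2\big)+\mathcal H^1\big(L\cap\overline B_{s'}(P_i)\big)+\mathcal H^1\big((\mathcal V\cup\mathcal W_1\cup\mathcal W_2)\cap B_4(P_i)\big)\ \ge\ s'=\mathcal H^1\big(K\cap B_{s'}(P_i)\big).
\]
Sum over $i$ and insert in \eqref{eq:diff}, with $z=u$ for $r\ge s'$. If $\mathcal H^1(\mathcal V)<\infty$, then $\mathcal V$ is a null set and $\nabla z\in L^2$ (in $T_s$ the functions $u,v,b$ and the gradients of $u$, $b$ and $\zeta_s$ are bounded), all terms are finite, and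
\begin{multline}\label{eq:comp}
J_\beta(v,L)-J_\beta(u,K)\ \ge\ \mathcal H^1(L\cap\{r>s'\})-\mathcal H^1(K\cap\{r\ge s'\})+\int_{\{r>s\}}\big(|\nabla v|^2-|\nabla z|^2\big)\\
-\mathcal H^1(\mathcal V\cup\mathcal W_1\cup\mathcal W_2)+\int_\Omega(\beta w^2+2\rho w).
\end{multline}

\subsection{The bulk term}

We claim that, if $\mathcal H^1(\mathcal V)<\infty$, then with $W_s=\eta_sw$, a.e.\ on $\{r>s\}$,
\begin{equation}\label{eq:bulk}
|\nabla v|^2-|\nabla z|^2\ \ge\ 2\nabla u\cdot\nabla\big((1-\zeta_s)\Psi(w)\big)+\tfrac14|\nabla W_s|^2-Cw^2\big(1+|\nabla\varphi_s|^2\big).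
\end{equation}
Remove the null set $L\cup K\cup\mathcal V\cup\partial N_y\cup\partial T_s$. What remains splits into the open set of flipped points and an open set where $z=u+\zeta_sw$ (with $\zeta_s=0$ for $r\ge s'$). On the latter, \eqref{eq:bulk} is contained in \eqref{eq:lemma}. Consider the flipped set, and drop the index $s$. Let $\omega=v+u$ and $\hat\omega=\eta\omega$. There $v=-u+\omega$ and $z=-u+\zeta\omega$, so \eqref{eq:split} holds with $-u,\omega,\hat\omega$ in place of $u,w,W$. As $(1-\zeta)\omega=\tau\hat\omega$ with $\tau=\tan(\varphi/2)\le1$, $|\nabla\tau|\le|\nabla\varphi|$, and $|\omega|\le C$,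
\[
|\nabla v|^2-|\nabla z|^2=-2\nabla u\cdot\nabla(\tau\hat\omega)+|\nabla\hat\omega|^2-|\nabla\varphi|^2\omega^2\ \ge\ \tfrac12|\nabla\hat\omega|^2-C(1+|\nabla\varphi|^2).
\]
Since $W=\hat\omega-2\eta u$ and $|\nabla(2\eta u)|\le C(1+|\nabla\varphi|)$, we have $|\nabla\hat\omega|^2\ge\frac12|\nabla W|^2-C(1+|\nabla\varphi|^2)$. By \eqref{eq:flip}, $1\le\frac{64}9w^2$. Finally $\Psi(w)=0$ on the flipped set, because $|w|\ge\frac38>2h$. This proves \eqref{eq:bulk}. Its right side contains neither $c$ nor $y$.

\subsection{Choosing $c$ and $y$, and averaging over $s$}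

We use the coarea formula: if $v$ is $C^1$ on an open set and $E$ is a Borel subset, then $\int\mathcal H^1(E\cap\{v=c\})\,dc=\int_E|\nabla v|$. With it, and with Fubini's theorem for the lines $|x_2|=y$, we get for each $s$
\begin{gather*}
\int_{-1/8}^{1/8}\mathcal H^1\big(\{v=c\}\cap S\cap\overline T_s\setminus L\big)\,dc=\int_{S\cap T_s\cap\{|v|<1/8\}}|\nabla v|,\\
\int_{1/8}^{1/4}\mathcal H^1(\mathcal W_1)\,dy\le\big|S\cap T_s\cap\{|w|\ge\tfrac38\}\big| .
\end{gather*}
So for each $s$ there are $c$ and $y$ with
\[
\mathcal H^1(\mathcal V)\le4\int_{S\cap T_s\cap\{|v|<1/8\}}|\nabla v|,\qquad\mathcal H^1(\mathcal W_1)\le8\,\big|S\cap T_s\cap\{|w|\ge\tfrac38\}\big|,\qquad\mathcal H^1(\mathcal W_2)\le\ell(s),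
\]
where $\ell(s)=\mathcal H^1\big((\{r=s'\}\cap S\cap\{|w|\ge\frac38\})\setminus(L\cup K)\big)$. In particular $\mathcal H^1(\mathcal V)<\infty$. Insert these bounds and \eqref{eq:bulk} in \eqref{eq:comp}. The resulting lower bound no longer contains $c$ and $y$, is a measurable function of $s$ (by Fubini's theorem and, for $\ell$, the coarea formula), and holds for every $s$. So it may be integrated in $d\mu(s)$, and no measurable choice of $c,y$ is needed. We estimate the averages of the new terms.
\begin{itemize}
\item Since $ds'=2\,dt$, $d\mu=t\,ds'\le ds'$. By the coarea formula for $r$, $\int\ell\,d\mu\le|\{|w|\ge\frac38\}|\le C\int w^2$. The average of the bound for $\mathcal H^1(\mathcal W_1)$ is also at most $C\int w^2$.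
\item On $S\cap\{|v|<\frac18\}$ (off $L\cup K$) we have $|w|\ge b-\frac18\ge\frac38$. As $\mu\{s:x\in T_s\}\le q\le4p$, and $|\nabla u|\le M$ where $p>0$, the average of the bound for $\mathcal H^1(\mathcal V)$ is at most the integral over $S\cap\{|v|<\frac18\}$ of
\[
4q|\nabla v|\le16p(|\nabla w|+M)\le\tfrac18p|\nabla w|^2+Cp\le\tfrac18p|\nabla w|^2+Cw^2 .
\]
\item $\int|\nabla W_s|^2d\mu\ge p|\nabla w|^2$, since $\eta_s=1$ when $s'<r$.
\end{itemize}
With Lemma~\ref{lem:average}(ii) and (iv) we arrive at
\begin{multline}\label{eq:avg2}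
J_\beta(v,L)-J_\beta(u,K)\ \ge\ \int_Lp\,d\mathcal H^1-\int_Kp\,d\mathcal H^1\\
+\int\Big[2\nabla u\cdot\nabla(m\Psi(w))+\tfrac18p|\nabla w|^2+2\rho w+(\beta-C)w^2\Big].
\end{multline}

\subsection{Integration by parts along the crack}

Apply Lemma~\ref{lem:green} to $L\cap U$ and $w=v-u$, $Y=m\Psi(w)$. We now need the jumps of $Y$ more precisely than by $|[Y]|\le2hm$. Since $v\in L^\infty\cap W^{1,2}(B\setminus L)$, it belongs to $SBV(B)$; let $J_v$ be its jump set in $B$. Up to $\mathcal H^1$-null sets $J_v\subset L$ and every point of $B$ is in $J_v$ or is a point of approximate continuity of $v$. Off $K$ the functions $u$ and $m$ are continuous. So off $K$ the function $Y$ is approximately continuous at points of the second kind, and at points of $J_v\setminus K$ its one-sided limits are $m\Psi(w^\pm)$ with $w^\pm=v^\pm-u$. Writing $[\Psi(w)]=\Psi(w^+)-\Psi(w^-)$, we obtain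
\[
2\int\nabla u\cdot\nabla Y=-2\int\rho\Psi(w)-2\int_{J_v\setminus K}m[\Psi(w)]\,\partial_\nu u\,d\mathcal H^1 .
\]
With $2\rho(w-\Psi(w))\ge-Cw^2$, \eqref{eq:avg2} becomes
\begin{multline}\label{eq:after}
J_\beta(v,L)-J_\beta(u,K)\ \ge\ \int_Lp\,d\mathcal H^1-\int_Kp\,d\mathcal H^1-2\int_{J_v\setminus K}m\,\big|[\Psi(w)]\big|\,|\partial_\nu u|\,d\mathcal H^1\\
+\int\Big[\tfrac18p|\nabla w|^2+(\beta-C)w^2\Big].
\end{multline}

\subsection{The length of the crack}

It remains to compensate $-\int_Kp$. We look for a function of $(x,v)$ which is $\pm\frac12$ when $v$ is on the branch $\pm b$, so that its jump from branch to branch is $1$. Its vertical derivative, integrated against $p$, then detects a crack of weighted length $\int_Kp$ if $v$ is close to $u$. To leave room for the third term of \eqref{eq:after}, the function should lose a definite quadratic amount when $v$ is off the branches.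

For $x\in S$ let $A(x,\cdot)$ be the odd function with
\[
A(x,t)=\tfrac12-C_0\min(|t-b(x)|,h)^2\quad\text{for }t\ge\tfrac14,\qquad A(x,\cdot)\ \text{linear on }[-\tfrac14,\tfrac14].
\]
Since $b-\frac14\ge\frac14>h$ we have $A(x,\frac14)=\frac12-C_0h^2>0$. So $A$ is well defined, and it is Lipschitz on $S\times\mathbb R$ with a constant at most $C$. Let $e(x,t)=\min\{\mathrm{dist}(t,\{b(x),-b(x)\}),h\}$. Then
\begin{equation}\label{eq:A}
|A(x,t)|\le\tfrac12-C_0\,e(x,t)^2 ,
\end{equation}
with equality for $|t|\ge\frac14$; for $|t|\le\frac14$ we have $e=h$ and $|A|\le\frac12-C_0h^2$.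

Let $a(x)=A(x,v(x))$ on $S\setminus L$. It is bounded, locally Lipschitz off $L$, and in $W^{1,2}(S\setminus L)$. Moreover
\begin{equation}\label{eq:aclose}
\big|a-\tfrac12\mathrm{sgn}(x_2)\big|\le Cw^2 .
\end{equation}
Indeed, if $|w|\le h$, then $v=\pm b+w$ with the sign $\pm$ of $x_2$, so $|v|\ge b-h>\frac14$ and $a=\pm(\frac12-C_0w^2)$; otherwise the left side is at most $1\le w^2/h^2$.

Let $\chi=(1-C_1x_2^2)_+$ on $S$, $\chi=0$ outside $S$, and $\Phi=p\chi$. Since $C_1\ge64$, $\chi=0$ for $|x_2|\ge\frac18$, and $p=0$ for $r\le1$. A point of $S$ with $|x_2|\le\frac18$ and $r\ge1$ has horizontal distance more than $0.99$ from the tips. So $\Phi$ is Lipschitz with compact support in $S$, and $\Phi=p$ on $K$. We apply \eqref{eq:parts} in $S$ to $a$ and the field $\Phi e_2$, where $e_2=(0,1)$. As $A$ is continuous, $J_a\subset J_v$ up to a null set and $a^\pm=A(x,v^\pm)$; we write $[a]=a^+-a^-$. With \eqref{eq:aclose},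
\[
\int\Phi\,\partial_2a+\int_{J_v}\Phi[a]\nu_2\,d\mathcal H^1=-\int a\,\partial_2\Phi\ \ge\ -\int\tfrac12\mathrm{sgn}(x_2)\,\partial_2\Phi-C\int w^2=\int_Kp\,d\mathcal H^1-C\int w^2 .
\]
To estimate the first term, note that where $|w|<h$, we have $a=\pm(\frac12-C_0w^2)$ and $|\partial_2a|\le2C_0|w||\nabla w|\le\frac1{16}|\nabla w|^2+Cw^2$. Where $|w|\ge h$ and $r>1$, $|\partial_2a|\le C(|\nabla w|+1)\le\frac1{16}|\nabla w|^2+C\le\frac1{16}|\nabla w|^2+Cw^2$. Since $0\le\Phi\le p\le1$,
\begin{equation}\label{eq:length}
\int_Kp\,d\mathcal H^1\ \le\ \int_{J_v}p\,\chi\,|[a]|\,|\nu_2|\,d\mathcal H^1+\tfrac1{16}\int p|\nabla w|^2+C\int w^2 .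
\end{equation}

\subsection{A pointwise inequality on the jump set}

Insert \eqref{eq:length} in \eqref{eq:after}, and use $m\le4p$. We obtain
\begin{multline*}
J_\beta(v,L)-J_\beta(u,K)\ \ge\ \int_Lp\,d\mathcal H^1-\int_{J_v}p\,\chi\,|[a]|\,|\nu_2|\,d\mathcal H^1-\int_{J_v\setminus K}8p\,\big|[\Psi(w)]\big|\,|\partial_\nu u|\,d\mathcal H^1\\
+\int\Big[\tfrac1{16}p|\nabla w|^2+(\beta-C)w^2\Big].
\end{multline*}
Since $J_v\subset L$ up to a null set and $p=0$ for $r\le1$, \eqref{eq:goal} follows once we know that on $J_v\cap\{r>1\}$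
\begin{equation}\label{eq:pointwise}
\chi\,|[a]|\,|\nu_2|+8\,\big|[\Psi(w)]\big|\,|\partial_\nu u|\ \le\ 1\qquad\text{(without the second term on }K).
\end{equation}
The first term reaches $1$ only if $v$ jumps exactly from one branch to the other, on $K$, with vertical normal. Near such a configuration one of $w^\pm$ is small and the other is close to $\pm2b$, where the window vanishes, so $[\Psi(w)]$ is at most of the order of the distance of $v^\pm$ to the branches. The factor $\partial_\nu u$ is small too, by \eqref{eq:flat}. So the second term is a product of two small quantities, and the first loses the squares of all of them.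

\smallskip\noindent\emph{On $K$.} By \eqref{eq:A}, $\chi|[a]||\nu_2|\le|a^+|+|a^-|\le1$.

\smallskip\noindent\emph{Off $K$, where $\chi=0$} (in particular outside $S$). The left side is at most $8\cdot2h\cdot M=16hM\le\frac12$.

\smallskip\noindent\emph{Off $K$, where $\chi>0$.} Let $e_\pm=e(x,v^\pm)$ and $E^2=e_+^2+e_-^2$. By \eqref{eq:A}, $|[a]|\le1-C_0E^2$, and $C_0E^2\le2C_0h^2\le1$. If $\Psi(w^\pm)\ne0$, then $|w^\pm|<2h\le\frac1{16}$; since $b\ge\frac12$, the point of $\{b,-b\}$ nearest to $v^\pm=u+w^\pm$ is $u$, and $|\Psi(w^\pm)|\le\min(|w^\pm|,h)=e_\pm$. Hence in all cases $|[\Psi(w)]|\le e_++e_-=:X$, and $X^2\le2E^2$. By \eqref{eq:flat}, $|\partial_\nu u|\le M|\nu_1|+\Lambda|x_2|$. Now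
\begin{gather*}
8XM|\nu_1|\le\tfrac16\nu_1^2+96M^2X^2\le\tfrac16\nu_1^2+192M^2E^2,\\
8X\Lambda|x_2|\le X^2+16\Lambda^2x_2^2\le2E^2+16\Lambda^2x_2^2 .
\end{gather*}
For $\alpha_1,\alpha_2,\alpha_3\in[0,1]$ we have $\prod(1-\alpha_j)\le1-\max_j\alpha_j\le1-\frac13\sum\alpha_j$. Together with $|\nu_2|=\sqrt{1-\nu_1^2}\le1-\frac12\nu_1^2$ this gives
\[
\chi|[a]||\nu_2|\le(1-C_1x_2^2)(1-C_0E^2)(1-\tfrac12\nu_1^2)\le1-\tfrac13C_1x_2^2-\tfrac13C_0E^2-\tfrac16\nu_1^2 .
\]
By \eqref{eq:constants}, $\frac13C_0=192M^2+2$ and $\frac13C_1\ge16\Lambda^2$. Adding the last three estimates we get \eqref{eq:pointwise}, and with it \eqref{eq:goal}.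

\subsection{Conclusion}

Let $C$ be the constant of \eqref{eq:goal}; it does not depend on $\beta\ge1$ nor on $\Omega\supset\overline B_{17}(-10,0)$. Fix $\beta_1>\max(C,1)$ and take $\beta=\beta_1$. Since \eqref{eq:goal} holds for the optimal function on each set $L$, $(u,K)$ is a minimizer of $J_{\beta_1}$. On the relative interior of $K$ the jump of $u$ is not zero: at distance less than $4$ from a tip it is that of a cracktip, and at the other points it equals $2b\ge1$. So $(u,K)$ is reduced by Lemma~\ref{lem:reduced}. If $(v,L)$ is another reduced minimizer, then $v$ is the optimal function for $L$, so \eqref{eq:goal} applies to it and gives $v=u$ a.e., and $L=K$ by Lemma~\ref{lem:reduced}.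

Now let $\lambda=\sqrt{\beta_1}$ and $R_0=17\lambda$, and let $\Omega$ be a domain containing a closed disc $D$ of radius $R_0$. After a translation, $D=\lambda\overline B_{17}(-10,0)$, so that $\lambda^{-1}\Omega\supset\overline B_{17}(-10,0)$, and we apply the above in $\lambda^{-1}\Omega$. By the scaling in the proof of Corollary~\ref{cor:answer}, $\big(\lambda^{1/2}u(\cdot/\lambda),\lambda K\big)$ is the only reduced minimizer of $J$ on $\Omega$ for the bounded datum $\lambda^{1/2}g(\cdot/\lambda)$. This datum is supported in $\lambda\overline B_{16}(-10,0)\subset D$, the segment $\lambda K$ lies in the interior of $D$, and near its endpoints the pair coincides with cracktip pairs, because $\lambda^{1/2}u_0(\cdot/\lambda)=u_0$. \qed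

\begin{thebibliography}{9}

\bibitem{AFP} Ambrosio, Fusco, Pallara, \emph{Functions of bounded variation and free discontinuity problems}.

\bibitem{BD} A. Bonnet, G. David, \emph{Cracktip is a global Mumford--Shah minimizer}, Ast\'erisque 274 (2001).

\end{thebibliography}

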